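
\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}

\title{Disjoint edge covers in multigraphs}


\begin{abstract}
The cover index $\kappa(G)$ of a multigraph $G$ is the maximum number of pairwise disjoint edge covers of $G$. It is at most the minimum degree $\delta$, and for each $r\ge1$ it is at most a number $t_r^*(G)$ obtained by counting the edges that meet vertex sets of size $2r+1$. We prove, using the Goldberg--Seymour theorem on edge colorings, that $\kappa(G)\ge\min\{\delta-1,\min_r t_r^*(G)\}$ if $\delta\ge1$, and we deduce the conjectured inequality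
\[
\kappa(G)\ge\min\Bigl\{\Bigl\lfloor\tfrac{(2r+3)\delta+1}{2r+4}\Bigr\rfloor,\,t_1^*(G),\dots,t_r^*(G)\Bigr\}\qquad(r=1,2,\dots)
\]
for all multigraphs. For $r\le 18$ a weaker edge coloring theorem suffices. The proof combines a parity criterion for $\kappa(G)\ge k$ with a splitting procedure that lowers the degrees from at least $k+s$ to exactly $k-s$. We also show that the bounds are sharp, and that the conjectured inequality in turn implies an edge coloring theorem of Goldberg--Seymour type.
\end{abstract}

\section{The cover index and its two obstructions}\label{sec:intro}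

All multigraphs are finite and loopless; multiple edges are allowed. An \emph{edge cover} of a multigraph $G$ is a set of edges that meets every vertex. The \emph{cover index} $\kappa(G)$ is the maximum number of pairwise disjoint edge covers of $G$, with $\kappa(G)=0$ if $G$ has an isolated vertex. Equivalently, $\kappa(G)$ is the largest $k$ such that $E(G)$ can be colored with $k$ colors so that every color appears \emph{at least} once at every vertex. This is the mirror image of the chromatic index $\chi'(G)$, the smallest $k$ such that $E(G)$ can be colored with $k$ colors so that every color appears \emph{at most} once at every vertex.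

Two obstructions bound $\kappa$ from above. Every cover uses an edge at a vertex of minimum degree, so $\kappa(G)\le\delta=\delta(G)$. The second obstruction is parity. For $S\subseteq V(G)$ let $E'(S)$ be the set of edges with at least one end in $S$. If $|S|=2r+1$, then an edge cover contains at least $r+1$ edges of $E'(S)$, because each edge covers at most two vertices of $S$. Hence $\kappa(G)\le t_r^*(G)$, where
\[
t_r^*(G)=\min_{S\subseteq V(G),\ |S|=2r+1}\Bigl\lfloor\frac{|E'(S)|}{r+1}\Bigr\rfloor\qquad(r\ge1),
\]
with $t_r^*(G)=+\infty$ if $|V(G)|<2r+1$. The triangle with all edges of multiplicity $t$ has $\delta=2t$ but $\kappa\le t_1^*=\lfloor 3t/2\rfloor$, so the second obstruction can be much the stronger one. We write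
\[
\tau(G)=\min_{r\ge1}t_r^*(G),\qquad\text{so that}\qquad \kappa(G)\le\min\{\delta,\tau(G)\}.
\]

Are these two obstructions essentially the only ones? The following inequality was posed under the name \emph{Conjecture~II}:
\begin{equation}\label{eq:conj}
\kappa(G)\ \ge\ \min\{b_r,\,t_1^*(G),\dots,t_r^*(G)\},\qquad b_r=\Bigl\lfloor\frac{(2r+3)\delta+1}{2r+4}\Bigr\rfloor ,\qquad r=1,2,\dots.
\end{equation}
It was known for $r=1$ and $r=2$, and for simple graphs. The number $b_r$ looks artificial, but it arises naturally. A set $S$ with $|S|=2r+3$ satisfies $|E'(S)|\ge\lceil(2r+3)\delta/2\rceil$, since each edge is counted at most twice in the degree sum over $S$. Dividing by $r+2$ and rounding down gives exactly $b_r$. So $b_r$ is the bound that the minimum degree alone guarantees for $t_{r+1}^*$, and \eqref{eq:conj} says that sets of size up to $2r+1$ have to be inspected while larger ones may be estimated by degrees. This is made precise as follows.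

\begin{lemma}\label{lem:br}
Let $\delta\ge1$ and $r\ge1$. Then $b_r=\bigl\lfloor\delta-\frac{\delta-1}{2r+4}\bigr\rfloor$ and $t_i^*(G)\ge b_r$ for all $i\ge r+1$. If $\delta\ge2$, then $b_r\le\delta-1$. Consequently, for $\delta\ge2$,
\[
\min\{b_r,t_1^*(G),\dots,t_r^*(G)\}\le\min\{\delta-1,\tau(G)\}.
\]
\end{lemma}

\begin{proof}
The formula for $b_r$ is the identity $(2r+3)\delta+1=(2r+4)\delta-(\delta-1)$. Let $i\ge r+1$ and $|S|=2i+1$. Then $|E'(S)|\ge\lceil(2i+1)\delta/2\rceil=\lfloor((2i+1)\delta+1)/2\rfloor$, so
\[
\Bigl\lfloor\frac{|E'(S)|}{i+1}\Bigr\rfloor\ge\Bigl\lfloor\frac{(2i+1)\delta+1}{2i+2}\Bigr\rfloor=\Bigl\lfloor\delta-\frac{\delta-1}{2i+2}\Bigr\rfloor\ge\Bigl\lfloor\delta-\frac{\delta-1}{2r+4}\Bigr\rfloor=b_r .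
\]
If $\delta\ge2$, then $\frac{\delta-1}{2r+4}>0$, so the integer $b_r$ is less than $\delta$. The last statement combines these facts.
\end{proof}

Let $\delta\ge2$. By the formula in Lemma~\ref{lem:br}, $b_r$ is nondecreasing in $r$, and it equals $\delta-1$ as soon as $2r+4\ge\delta-1$. So \eqref{eq:conj}, for all $r$ together, amounts to $\kappa\ge\min\{\delta-1,\tau\}$. This is the covering analogue of the following theorem. For a multigraph $F$ let $E_F[X]$ be the set of edges with both ends in $X\subseteq V(F)$, let $\Delta(F)$ be the maximum degree, and let
\[
\Gamma(F)=\max\Bigl\{\Bigl\lceil\frac{2|E_F[T]|}{|T|-1}\Bigr\rceil:\ T\subseteq V(F),\ |T|\ge3\text{ odd}\Bigr\},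
\]
with $\Gamma(F)=0$ if there is no such $T$. Since a matching has at most $(|T|-1)/2$ edges inside $T$, always $\chi'(F)\ge\max\{\Delta(F),\Gamma(F)\}$.

\medskip\noindent
\textbf{(GS)} (Goldberg--Seymour theorem \cite{CJZ}; a shorter proof is in \cite{CHYZ}.) \emph{For every multigraph $F$, $\chi'(F)\le\max\{\Delta(F)+1,\Gamma(F)\}$.}

\medskip\noindent
For odd $m\ge3$ we also consider the weaker statement

\medskip\noindent
\textbf{(J$_m$)} \emph{For every multigraph $F$, $\chi'(F)\le\max\bigl\{\bigl\lfloor\frac{m\Delta(F)+m-3}{m-1}\bigr\rfloor,\Gamma(F)\bigr\}$,}

\medskip\noindent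
which is proved for all odd $m\le39$ in \cite{CJ}. Our results use (GS) or (J$_m$) as a black box. Since we cite (GS) from preprints and (J$_m$) from a journal, we keep track of which one is used. No other outside result beyond textbook facts is used.

\begin{theorem}[uses (GS)]\label{thm:criterion}
Let $G$ be a multigraph and $k$ an integer. If $\delta(G)\ge k+1$ and $|E'(S)|\ge k\,\frac{|S|+1}{2}$ for every $S\subseteq V(G)$ of odd size $|S|\ge3$, then $\kappa(G)\ge k$.
\end{theorem}

\begin{theorem}[uses (GS)]\label{thm:conj}
Inequality \eqref{eq:conj} holds for every multigraph $G$ and every $r\ge1$.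
\end{theorem}

\begin{theorem}\label{thm:jak}
For each $r\ge1$, \textup{(J$_{2r+3}$)} implies \eqref{eq:conj} for that $r$ and all multigraphs $G$. Hence \eqref{eq:conj} holds for $1\le r\le18$ independently of \textup{(GS)}.
\end{theorem}

\begin{theorem}[uses (GS)]\label{thm:strong}
For every multigraph $G$ with $\delta\ge1$,
\[
\min\{\delta-1,\tau(G)\}\le\kappa(G)\le\min\{\delta,\tau(G)\}.
\]
In particular $\kappa(G)=\tau(G)$ if $\tau(G)<\delta$, and $\kappa(G)\in\{\delta-1,\delta\}$ otherwise.
\end{theorem}

Section~\ref{sec:sharp} shows that neither $\delta-1$ in Theorem~\ref{thm:strong} nor $b_r$ in \eqref{eq:conj} can be increased. Section~\ref{sec:converse} shows that \eqref{eq:conj} for all $r$ implies $\chi'(H)\le\max\{\Delta(H)+3,\Gamma(H)\}$ for all $H$, so an input of this kind cannot be avoided.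

\medskip\noindent
\textbf{The idea.} How can a theorem about colorings with \emph{at most} one edge of each color at a vertex produce \emph{at least} one? If $G$ were $k$-regular, the two kinds of $k$-colorings would coincide, but (GS) with $k$ colors needs slack on the other side: degrees at most $k-1$, whereas Theorem~\ref{thm:criterion} starts from degrees at least $k+1$. The bridge is parity. A vertex of degree $k-1$ in a properly $k$-colored multigraph misses one color. A vertex of degree $k+1$ that sees all $k$ colors sees one color twice. In both cases \emph{exactly one of the $k$ colors occurs an even number of times}. So we do two things.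
\begin{itemize}
\item We prove that seeing all colors may be weakened to a condition on the number of colors of even multiplicity at each vertex (Section~\ref{sec:parity}).
\item We first bring all degrees down to exactly $k+1$. Then we remove edges two at a time at each vertex, in such a way that a coloring can be pulled back without changing parities, and without creating odd sets that are too dense for (GS) (Section~\ref{sec:lift}).
\end{itemize}
Before the general proof we run it once on five edges.

\section{Two covers of a thick triangle}\label{sec:example}

Let $G$ have vertices $x,y,z$ and edges $p_1,p_2$ joining $x,y$; $q_1,q_2$ joining $y,z$; and $h$ joining $x,z$. The degrees of $x,y,z$ are $3,4,3$. We want $k=2$ disjoint covers, and we pretend not to see them.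

\emph{Lowering degrees.} First we make all degrees equal to $k+1=3$: we detach $p_2$ from $y$, that is, we replace it by an edge from $x$ to a new vertex $\ell$. Now $x$ has the neighbors $y,z,\ell$. We replace the two edges $p_1$ and $h$ at $x$ by a single edge $e$ joining $y$ and $z$. This lowers the degree of $x$ by $2$, to $k-1=1$, and leaves the degrees of $y,z$ alone. The vertices $y,z$ are now joined by the three edges $q_1,q_2,e$ and have no other edges. We delete $q_1,q_2$. What remains is the edge $e$ and the edge $x\ell$, so every vertex of $G$ has degree $1$. Coloring $e$ with $1$ and $x\ell$ with $2$ is a proper $2$-coloring.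

\emph{Pulling back.} We return $q_1,q_2$ with the common color $1$, replace $e$ by $p_1,h$, both with the color $1$ of $e$, and give $p_2$ the color $2$ of $x\ell$. Color $1$ is now on $q_1,q_2,p_1,h$ and color $2$ on $p_2$. The multiplicities of (color~1, color~2) are
\[
x:(2,1),\qquad y:(3,1),\qquad z:(3,0).
\]
The number of even multiplicities is $1,0,1$ at $x,y,z$, and it nowhere exceeds $d(v)-k=1,2,1$. Still, $z$ misses color $2$.

\emph{Repair.} The vertex $z$ has three edges of color $1$, and we exchange the colors $1$ and $2$ along a trail that starts at $z$. We fix in advance how a trail passes through the other vertices: at $x$ we pair $h$ with $p_2$ and leave $p_1$ alone; at $y$ we pair $p_2$ with $q_1$, and $p_1$ with $q_2$. The trail starting with $q_2$ continues with $p_1$ and stops at $x$. After the exchange $q_2,p_1,p_2$ have color $2$ and $q_1,h$ have color $1$: two disjoint covers. The trail starting with $h$ instead is $h,p_2,q_1$ and returns to $z$. After exchanging along it, color $2$ is on $h,q_1$ and color $1$ on $q_2,p_1,p_2$; again both are covers. In the second case two of the three edges at $z$ were switched, and the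 third one keeps color $1$ alive at $z$. This is why multiplicity $3$ is what one needs.

\section{A parity criterion}\label{sec:parity}

Let $E(G)$ be colored with $k\ge1$ colors, not necessarily properly. Let $m_v(c)$ be the number of edges of color $c$ at $v$, and let $\varepsilon_v$ be the number of colors $c$ for which $m_v(c)$ is even, where $0$ counts as even. The degree of $v$ is $d(v)$.

\begin{lemma}\label{lem:parity}
Let $k\ge1$. Then $\kappa(G)\ge k$ if and only if $E(G)$ has a $k$-coloring with
\begin{equation}\label{eq:star}
\varepsilon_v\le d(v)-k\qquad\text{for all }v\in V(G).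
\end{equation}
\end{lemma}

\begin{proof}
If every color appears at every vertex, then $d(v)-k=\sum_c(m_v(c)-1)\ge\varepsilon_v$, because every summand is nonnegative and is at least $1$ when $m_v(c)$ is even. This proves ``only if''.

For ``if'', choose among the colorings satisfying \eqref{eq:star} one with the fewest \emph{missing pairs}, that is, pairs $(v,c)$ with $m_v(c)=0$. Suppose that there is one, say $m_{v_0}(q)=0$.

\smallskip
\emph{Some color $p$ has $m_{v_0}(p)\ge3$.} Otherwise let $n_i$ be the number of colors with multiplicity $i\in\{0,1,2\}$ at $v_0$. Then $d(v_0)=n_1+2n_2=k-n_0+n_2$, and \eqref{eq:star} gives $n_0+n_2=\varepsilon_{v_0}\le n_2-n_0$. So $n_0=0$, a contradiction.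

\smallskip
\emph{Trails.} Let $B$ be the subgraph formed by the edges of colors $p$ and $q$. We want to exchange $p$ and $q$ along a trail starting at $v_0$ so that $q$ appears at $v_0$, while at no vertex $w$ does $\varepsilon_w$ or the number of missing colors increase. To control the passage through a vertex $w$, we partition the edges of $B$ at $w$ into classes of size $1$ or $2$. A class of size $2$ is \emph{mixed} if it has one edge of each color and \emph{mono} if both its edges have the same color. Switching a mixed pair changes no multiplicity; switching a mono pair changes $m_w(p)$ and $m_w(q)$ by $\pm2$. Put $\alpha=m_w(p)$ and $\beta=m_w(q)$.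
\begin{itemize}
\item $w\ne v_0$, $\alpha$ and $\beta$ both odd: one mixed pair, the rest mono pairs.
\item $w\ne v_0$, $\alpha$ and $\beta$ both even and at least $2$: two mixed pairs, the rest mono pairs.
\item $w\ne v_0$, $\alpha,\beta\ge1$, exactly one of them even: one mixed pair, one singleton in the color of even multiplicity, the rest mono pairs.
\item $w\ne v_0$, $\alpha\beta=0$: mono pairs, and one singleton if $\alpha+\beta$ is odd.
\item $w=v_0$ (so $\beta=0$ and $\alpha\ge3$): three singletons if $\alpha$ is odd, four if $\alpha$ is even, the rest mono pairs.
\end{itemize}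
In each case the number of edges of each color left for the mono pairs is even and nonnegative, so such a partition exists. Replace every vertex of $B$ by one new vertex for each of its classes, incident with the edges of that class. The resulting graph is loopless and has maximum degree at most $2$. Let $z$ be an edge that is a singleton at $v_0$, and let $C$ be the component containing $z$. It contains a vertex of degree $1$, so it is a path and has exactly two vertices of degree $1$. Exchange $p$ and $q$ on the edges of $C$. Every class is switched as a whole or not at all.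

\smallskip
\emph{A vertex $w\ne v_0$.} If $\alpha+\beta$ is even, all classes are pairs, so the parities of $m_w(p)$ and $m_w(q)$ do not change. If $\alpha+\beta$ is odd, then exactly one of the two multiplicities is even, before and after, because their sum is unchanged. So $\varepsilon_w$ does not change. If $\alpha,\beta\ge1$, a mixed pair keeps both colors present at $w$. If $\alpha\beta=0<\alpha+\beta$, exactly one of $p,q$ is missing at $w$ before, and at most one after. If $\alpha=\beta=0$, nothing happens. So the number of missing pairs at $w$ does not grow.

\smallskip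
\emph{The vertex $v_0$.} The edge $z$ now has color $q$. A singleton edge at $v_0$ lying in $C$ has its end at $v_0$ as a degree-$1$ vertex of $C$, so besides $z$ there is at most one of them. Among the three or more singletons at least one keeps color $p$. So both colors are now present at $v_0$, which has one missing color fewer. If $\alpha$ is odd, exactly one of $m_{v_0}(p),m_{v_0}(q)$ is even before and after. If $\alpha$ is even, both were even before. So $\varepsilon_{v_0}$ does not increase.

\smallskip
The new coloring satisfies \eqref{eq:star} and has fewer missing pairs, contradicting the choice. Hence every color appears at every vertex.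
\end{proof}

\section{Cuts and tight sets}\label{sec:cuts}

For a multigraph $F$ and $X\subseteq V(F)$ let $\partial_F(X)$ be the number of edges with exactly one end in $X$, and $E'_F(X)$ the set of edges meeting $X$. Counting ends of edges in $X$ gives
\begin{equation}\label{eq:count}
2|E'_F(X)|=\sum_{v\in X}d_F(v)+\partial_F(X),\qquad 2|E_F[X]|=\sum_{v\in X}d_F(v)-\partial_F(X).
\end{equation}
We use the two cut inequalities
\[
\partial(A)+\partial(B)\ge\partial(A\cap B)+\partial(A\cup B),\qquad
\partial(A)+\partial(B)\ge\partial(A\setminus B)+\partial(B\setminus A).
\]
In the first one the two sides differ by twice the number of edges between $A\setminus B$ and $B\setminus A$; the second is the first applied to $A$ and the complement of $B$.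

Now let $V\subseteq V(F)$, let $\omega\colon V\to\mathbb{R}$ be a weight function, write $\omega(X)=\sum_{v\in X}\omega(v)$, and put
\[
h(X)=\partial_F(X)+\omega(X)-k\qquad(X\subseteq V).
\]
Adding the weights to the cut inequalities gives
\begin{align}
h(A)+h(B)&\ge h(A\cap B)+h(A\cup B),\label{eq:sub}\\
h(A)+h(B)&\ge h(A\setminus B)+h(B\setminus A)+2\omega(A\cap B).\label{eq:skew}
\end{align}
An \emph{odd set} is a subset of $V$ of odd size; singletons are allowed. If $h\ge0$ on odd sets, we call an odd set $X$ \emph{tight} if $h(X)=0$.

\begin{lemma}\label{lem:uncross}
Suppose that $\omega(v)>0$ for all $v\in V$ and $h(X)\ge0$ for all odd sets $X$. If $A,B$ are tight and $A\cap B\ne\emptyset$, then $A\cap B$ and $A\cup B$ are tight. Consequently: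
\begin{itemize}
\item if some tight set contains $u$, then the intersection of all tight sets containing $u$ is tight;
\item if some tight set contains $a$ and avoids $u$, then the union of all such sets is tight.
\end{itemize}
\end{lemma}

\begin{proof}
If $|A\cap B|$ were even, then $A\setminus B$ and $B\setminus A$ would be odd sets, and \eqref{eq:skew} would give $0\ge 2\omega(A\cap B)>0$. So $|A\cap B|$ is odd, and then so is $|A\cup B|=|A|+|B|-|A\cap B|$. By \eqref{eq:sub}, $0\ge h(A\cap B)+h(A\cup B)$ with both terms nonnegative, so both are $0$. The consequences follow by treating the finitely many sets one after the other; partial intersections contain $u$, and partial unions contain $a$ and avoid $u$.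
\end{proof}

\section{Lowering the degrees}\label{sec:lift}

The next proposition generalizes the first half of the example in Section~\ref{sec:example}, with degrees going from at least $k+s$ down to $k-s$.

\begin{proposition}\label{prop:lift}
Let $1\le s\le k-1$ be integers and let $G$ be a multigraph with vertex set $V$ such that $d_G(v)\ge k+s$ for all $v\in V$ and $2|E'(S)|\ge k(|S|+1)$ for all odd sets $S\subseteq V$ with $|S|\ge3$. Then there is a multigraph $F^*$ with vertex set $V\cup L$, where $L$ is disjoint from $V$ and every vertex of $L$ has degree $1$, such that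
\begin{enumerate}
\item[\textup{(i)}] $d_{F^*}(v)=k-s$ for all $v\in V$;
\item[\textup{(ii)}] $2|E_{F^*}[X]|\le k(|X|-1)$ for every odd set $X\subseteq V$ with $|X|\ge3$;
\item[\textup{(iii)}] if $F^*$ has a proper $k$-edge-coloring, then $G$ has a $k$-coloring satisfying \eqref{eq:star}.
\end{enumerate}
\end{proposition}

\begin{proof}
We transform $G$ step by step. At every moment we have a loopless multigraph $F$ on $V\cup L$ in which the vertices of $L$ have degree $1$; initially $F=G$ and $L=\emptyset$. Condition (ii) is what an edge coloring theorem will need, so each step must protect the odd sets. In each phase we express this by a function $h$ as in Section~\ref{sec:cuts}, which has to stay nonnegative on odd sets. Tightness always refers to the current $F$ and the function of the current phase. By parity the only danger at each step comes from the tight sets.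

\medskip
\noindent\textbf{Phase 1: detaching, until all degrees are $k+s$.} Put $\mu(v)=d_F(v)-k$ for $v\in V$, $\mu(X)=\sum_{v\in X}\mu(v)$, and
\[
f(X)=\partial_F(X)+\mu(X)-k=2|E'_F(X)|-k(|X|+1),
\]
where the second equality is \eqref{eq:count}. For odd $X$ this is an even integer. The invariants are
\[
\mu(v)\ge s\ \text{ for all }v\in V,\qquad f(X)\ge0\ \text{ for all odd sets }X .
\]
They hold initially by hypothesis; for singletons note that $f(\{v\})=2\mu(v)>0$. As $s\ge1$, Lemma~\ref{lem:uncross} applies with $h=f$ and $\omega=\mu$.

Suppose that $d_F(u)>k+s$ for some $u\in V$. If tight sets containing $u$ exist, let $M$ be their intersection. It is tight, so $\partial_F(M)=k-\mu(M)<k<d_F(u)$. Hence not all edges at $u$ leave $M$, and there is an edge $uv$ with $v\in M$. If there is no tight set containing $u$, let $uv$ be any edge at $u$; here $v\in L$ is allowed. \emph{Detach} this edge at $u$: delete it and add a new vertex $\ell$ to $L$ together with an edge $\ell v$. This lowers $d_F(u)$ by $1$ and leaves the degrees of all other old vertices unchanged. For $X\subseteq V$ the number $|E'_F(X)|$ changes only if $u\in X$ and $v\notin X$,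 and then it drops by $1$, so $f(X)$ drops by $2$. Such an odd $X$ is not tight, since a tight set containing $u$ contains $M\ni v$. By parity $f(X)\ge2$ before the step, and $f(X)\ge0$ after it. The invariants persist. We repeat until $d_F(v)=k+s$ for all $v\in V$.

\medskip
\noindent\textbf{Phase 2: lifting, until all degrees are $k-s$.} From now on we use the constant weight $s$:
\[
g(X)=\partial_F(X)+s|X|-k .
\]
At the start of Phase 2 we have $\mu(X)=s|X|$, so $g=f$. The invariants are: $d_F(v)\in\{k-s,k-s+2,\dots,k+s\}$ for all $v\in V$, and $g(X)\ge0$ for all odd sets $X$. For odd $X$ we have $\partial_F(X)\equiv\sum_{v\in X}d_F(v)\equiv k+s\pmod2$ by \eqref{eq:count}, so $g(X)\equiv s(|X|+1)\equiv0\pmod 2$. Note that $g(\{v\})=d_F(v)-(k-s)$, so a singleton $\{v\}$ is tight exactly when $v$ has reached its final degree. Lemma~\ref{lem:uncross} applies with $h=g$ and $\omega$ constantly $s$.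

While some vertex of $V$ has degree greater than $k-s$, choose $u\in V$ with $d_F(u)$ maximum among the vertices of $V$. Then $d_F(u)\ge k-s+2\ge3$, and every tight set $X$ satisfies
\begin{equation}\label{eq:small}
\partial_F(X)=k-s|X|\le k-s<d_F(u).
\end{equation}
So not all edges at $u$ are counted by $\partial_F(X)$: if $u\in X$, then $u$ has a neighbor in $X$; if $u\notin X$, then $u$ has a neighbor outside $X$.

\smallskip
\emph{Case A: all edges at $u$ go to one vertex $a$.} Then $d_F(a)\ge d_F(u)\ge3$, so $a\in V$. By maximality $d_F(a)=d_F(u)$, so $u$ and $a$ span a component. Delete two of the $ua$-edges. The degrees of $u$ and $a$ drop by $2$ and stay at least $k-s$. Only sets $X$ containing exactly one of $u,a$ are affected. The at least $k-s$ remaining $ua$-edges still leave $X$, so afterwards $g(X)\ge(k-s)+s|X|-k\ge0$. The invariants persist.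

\smallskip
\emph{Case B: $u$ has at least two neighbors.} We want to replace two edges $ua,ub$ by one edge $ab$. This can hurt a set containing $u$ but neither $a$ nor $b$, and a set avoiding $u$ but containing both $a$ and $b$. We choose $a$ to deal with the first kind and $b$ to deal with the second.

If tight sets containing $u$ exist, let $M$ be their intersection, a tight set, and let $a$ be a neighbor of $u$ in $M$, which exists by \eqref{eq:small}. Otherwise let $a$ be any neighbor of $u$. If some tight set contains $a$ and avoids $u$, let $N$ be the union of all such sets, a tight set avoiding $u$, and let $b$ be a neighbor of $u$ outside $N$, which exists by \eqref{eq:small}; as $a\in N$, we have $b\ne a$. Otherwise let $b$ be any neighbor of $u$ other than $a$. \emph{Lift}: replace one edge $ua$ and one edge $ub$ by one new edge $ab$. Since $a\ne b$, no loop arises. The degree of $u$ drops by $2$ and no other degree changes.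

For an odd set $X$, the value $g(X)$ changes only in the two situations
\[
\text{(1)}\ u\in X,\ a,b\notin X,\qquad\text{(2)}\ u\notin X,\ a,b\in X,
\]
and then it drops by $2$. Indeed, if exactly one of $a,b$ lies in $X$, then exactly one of $ua,ub$ was counted by $\partial_F(X)$, and now $ab$ is; if $u,a,b$ all lie in $X$ or all lie outside, none of these edges is counted. In situation (1), $X$ is not tight, because a tight set containing $u$ contains $M\ni a$. In situation (2), $X$ is not tight, because otherwise $X\subseteq N\not\ni b$. So $g(X)\ge2$ before the step and $g(X)\ge0$ after it. The invariants persist.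

\smallskip
Each step lowers the sum of the degrees over $V$, so the process ends, with a multigraph $F^*$ satisfying (i). For odd $X\subseteq V$ with $|X|\ge3$, \eqref{eq:count} and $g(X)\ge0$ give
\[
2|E_{F^*}[X]|=(k-s)|X|-\partial_{F^*}(X)\le(k-s)|X|+s|X|-k=k(|X|-1),
\]
which is (ii).

\medskip
\noindent\textbf{Pulling colorings back.} Let $F^*$ be properly colored with $k$ colors. A vertex $v\in V$ sees $k-s$ colors once and the other $s$ colors not at all, so $\varepsilon_v=s$. We undo the steps in reverse order.
\begin{itemize}
\item Undoing a lift: the edge $ab$ of color $c$ is replaced by $ua$ and $ub$, both of color $c$. Then $m_u(c)$ grows by $2$, and nothing changes at $a$ and $b$.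
\item Undoing Case A: the two deleted $ua$-edges return, both with color $1$. Then $m_u(1)$ and $m_a(1)$ grow by $2$.
\item Undoing a detachment: the edge $uv$ returns with the color of $\ell v$. This adds one edge at $u$, so $\varepsilon_u$ changes by $\pm1$; nothing changes at $v$.
\end{itemize}
After Phase 2 is undone, still $\varepsilon_v=s$ for all $v\in V$. At each $v\in V$ exactly $d_G(v)-(k+s)$ detachments are undone. So finally, in $G$, $\varepsilon_v\le s+d_G(v)-(k+s)=d_G(v)-k$, which is \eqref{eq:star}.
\end{proof}

\section{Proofs of the main theorems}\label{sec:proofs}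

\begin{proposition}\label{prop:reduce}
Let $k,s,G$ satisfy the hypotheses of Proposition~\ref{prop:lift}. Suppose that every multigraph $H$ with $\Delta(H)\le k-s$ and $\Gamma(H)\le k$ has $\chi'(H)\le k$. Then $\kappa(G)\ge k$.
\end{proposition}

\begin{proof}
Take $F^*$ from Proposition~\ref{prop:lift} and let $H=F^*[V]$ be the submultigraph induced by $V$. By (i) and (ii), $\Delta(H)\le k-s$ and $\Gamma(H)\le k$, so $H$ has a proper $k$-edge-coloring. The remaining edges of $F^*$ are of two kinds: pendant edges at vertices $v\in V$, and isolated edges joining two vertices of $L$. Since $d_{F^*}(v)=k-s<k$, the pendant edges can be colored greedily, one after the other; isolated edges receive any color. So $F^*$ has a proper $k$-edge-coloring. By (iii), $G$ has a $k$-coloring satisfying \eqref{eq:star}, and Lemma~\ref{lem:parity} gives $\kappa(G)\ge k$.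
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:criterion}]
For $k\le0$ there is nothing to prove. For $k=1$ there is no isolated vertex, so $E(G)$ itself is an edge cover. For $k\ge2$ we take $s=1$ in Proposition~\ref{prop:reduce}. Its degree and odd-set hypotheses are those of the theorem, and (GS) gives $\chi'(H)\le\max\{(k-1)+1,k\}=k$ for the multigraphs $H$ in question.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:strong}]
The upper bound was shown in Section~\ref{sec:intro}. For the lower bound apply Theorem~\ref{thm:criterion} with $k=\min\{\delta-1,\tau(G)\}$: if $|S|=2i+1\ge3$, then $k\le t_i^*(G)$ gives $|E'(S)|\ge k(i+1)$. If $\tau(G)<\delta$, then $\tau(G)\le\delta-1$ and both bounds equal $\tau(G)$. Otherwise they are $\delta-1$ and $\delta$.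
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:conj}]
If $\delta=0$, then $b_r=0$, so the right-hand side of \eqref{eq:conj} is at most $0=\kappa(G)$. If $\delta=1$, then $b_r=1$ and $\kappa(G)\ge1$, since $E(G)$ is an edge cover. If $\delta\ge2$, then by Lemma~\ref{lem:br} the right-hand side of \eqref{eq:conj} is at most $\min\{\delta-1,\tau(G)\}$, and Theorem~\ref{thm:strong} applies.
\end{proof}

With less than (GS) available we use more than one unit of slack: for small $r$ the gap $\delta-k$ is large compared with $k$, and we spend it by choosing a larger $s$.

\begin{proof}[Proof of Theorem~\ref{thm:jak}]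
Fix $r$, put $m=2r+3$, and let $k$ be the right-hand side of \eqref{eq:conj}. If $\delta=0$, then $k\le b_r=0=\kappa(G)$. If $\delta\ge1$ and $k\le1$, then $\kappa(G)\ge1\ge k$. So let $\delta\ge1$ and $k\ge2$; then $\delta\ge2$, because $b_r=1$ for $\delta=1$. By Lemma~\ref{lem:br}, $k\le\min\{\delta-1,\tau(G)\}$. So $G$ satisfies the odd-set condition $2|E'(S)|\ge k(|S|+1)$, and $\sigma=\delta-k\ge1$. From $k\le b_r$ we get $(m+1)k\le m\delta+1=mk+m\sigma+1$, that is,
\[
k\le m\sigma+1 .
\]
Put $s=\min\{\sigma,k-1\}$. Then $1\le s\le k-1$ and $d(v)\ge\delta=k+\sigma\ge k+s$ for all $v$. Moreover $k\le ms+1$: this is the last display if $s=\sigma$, and it is $k\le m(k-1)+1$ if $s=k-1$.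

Now let $H$ be a multigraph with $\Delta(H)\le k-s$ and $\Gamma(H)\le k$. Then
\[
\frac{m\Delta(H)+m-3}{m-1}=\Delta(H)+\frac{\Delta(H)+m-3}{m-1}\le k-s+\frac{k-s+m-3}{m-1}<k+1 ,
\]
because the last inequality is equivalent to $k-s+m-3<(s+1)(m-1)$, that is, to $k<ms+2$. So the floor of the left-hand side is at most $k$, and (J$_m$) gives $\chi'(H)\le k$. Proposition~\ref{prop:reduce} yields $\kappa(G)\ge k$. Finally, (J$_{2r+3}$) is proved in \cite{CJ} for $2r+3\le39$, that is, for $r\le18$.
\end{proof}

\section{Sharpness}\label{sec:sharp}

\begin{proposition}\label{prop:petersen}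
For the Petersen graph, $\delta=3$, $\tau\ge3$ and $\kappa=2$. So $\delta-1$ cannot be replaced by $\delta$ in Theorem~\ref{thm:strong}, and $\delta(G)\ge k+1$ cannot be replaced by $\delta(G)\ge k$ in Theorem~\ref{thm:criterion}.
\end{proposition}

\begin{proof}
Let $S$ be a set of odd size. As there are ten vertices, $S$ is a proper nonempty subset. The number $\partial(S)\equiv3|S|\pmod2$ is odd, and the Petersen graph has no bridge, so $\partial(S)\ge3$. By \eqref{eq:count}, $|E'(S)|=(3|S|+\partial(S))/2\ge3\,\frac{|S|+1}2$, so $\tau\ge3$. Three disjoint edge covers of a cubic graph would form a proper $3$-edge-coloring, and the Petersen graph has none; so $\kappa\le2$. A perfect matching and its complement are two disjoint edge covers, so $\kappa=2$.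
\end{proof}

\begin{proposition}\label{prop:cycle}
For all $r\ge1$ and $\delta\ge2$ there is a multigraph $G$ with minimum degree $\delta$ and $t_i^*(G)\ge\delta>b_r$ for $1\le i\le r$, such that $\kappa(G)=b_r$. So $b_r$ cannot be increased in \eqref{eq:conj}.
\end{proposition}

\begin{proof}
Take the cycle of length $2r+3$ with edges $e_1,\dots,e_{2r+3}$ in cyclic order. If $\delta$ is even, give every edge multiplicity $\delta/2$. If $\delta$ is odd, give $e_j$ multiplicity $\frac{\delta+1}2$ for odd $j$ and $\frac{\delta-1}2$ for even $j$. In the odd case the vertex between $e_{2r+3}$ and $e_1$ has degree $\delta+1$; all other degrees, and all degrees in the even case, are $\delta$.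

\emph{Upper bound.} If $\delta$ is odd, then $|E(G)|=(r+2)\frac{\delta+1}2+(r+1)\frac{\delta-1}2=\frac{(2r+3)\delta+1}2$; if $\delta$ is even, $|E(G)|=\frac{(2r+3)\delta}2$. Since $|V(G)|=2r+3$, we have $\kappa(G)\le t_{r+1}^*(G)=\lfloor|E(G)|/(r+2)\rfloor$. For odd $\delta$ this is $b_r$. For even $\delta$ it is $\bigl\lfloor\frac{(2r+3)\delta}{2r+4}\bigr\rfloor$, which also equals $b_r$, because the odd number $(2r+3)\delta+1$ is not a multiple of $2r+4$.

\emph{Small odd sets.} Let $|S|=2i+1$ with $1\le i\le r$. Then $S$ is a proper subset of the vertices and consists of $c\ge1$ maximal arcs. An arc of $j$ vertices meets $j+1$ consecutive edges of the cycle, and different arcs meet different edges. Two consecutive cycle edges have total multiplicity at least $\delta$, and each single one has multiplicity at least $\frac{\delta-1}2$. So an arc contributes at least $\frac{\delta(j+1)}2$ to $|E'(S)|$ if $j+1$ is even, and at least $\frac{\delta j}2+\frac{\delta-1}2=\frac{\delta(j+1)-1}2$ if $j+1$ is odd. If $c=1$, then $j+1=2i+2$ and $|E'(S)|\ge\delta(i+1)$. If $c\ge2$, then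
\[
|E'(S)|\ge\frac{\delta(2i+1+c)-c}2\ge\delta(i+1),
\]
since the last inequality means $\delta(c-1)\ge c$, and $\delta(c-1)\ge2(c-1)\ge c$. Hence $t_i^*(G)\ge\delta$, and $\delta>b_r$ by Lemma~\ref{lem:br}.

So the right-hand side of \eqref{eq:conj} is $b_r$, and Theorem~\ref{thm:conj} gives $\kappa(G)\ge b_r$. (Only this lower bound uses (GS); that $b_r$ cannot be increased follows from $\kappa(G)\le b_r<\delta\le t_i^*(G)$.)
\end{proof}

\section{From covers back to edge colorings}\label{sec:converse}

The proof of \eqref{eq:conj} rests on a deep edge coloring theorem. The next result shows that this is in the nature of the problem; its proof does not use (GS).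

\begin{theorem}\label{thm:converse}
If \eqref{eq:conj} holds for all multigraphs and all $r\ge1$, then $\chi'(H)\le\max\{\Delta(H)+3,\Gamma(H)\}$ for every multigraph $H$.
\end{theorem}

\begin{proof}
We may assume that $H$ has an edge. Put $k=\max\{\Delta(H)+3,\Gamma(H)\}\ge4$. We want a multigraph $G$ in which $k$ disjoint covers are forced to use at most one edge of $H$ each at each vertex of $H$. To this end we replace each vertex by a triple of vertices that is met by exactly $2k$ edges, the minimum that $k$ disjoint covers need.

\emph{Construction.} Replace each vertex $w$ of $H$, of degree $d=d_H(w)\le k-3$, by a triple $A_w=\{w_1,w_2,w_3\}$. Attach all edges of $H$ at $w$ to $w_1$. Add $k-1$ edges $w_2w_3$, $a$ edges $w_1w_2$ and $b$ edges $w_1w_3$, where $a+b=k+1-d$ and $a,b\ge2$; this is possible because $k+1-d\ge4$. In the resulting multigraph $G$ the vertices $w_1,w_2,w_3$ have degrees $k+1$, $k-1+a$, $k-1+b$, so $\delta(G)=k+1$. Moreover $|E'(A_w)|=(k-1)+(a+b)+d=2k$.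

\emph{All $t_i^*(G)\ge k$.} As in Section~\ref{sec:lift}, put $\mu(v)=d_G(v)-k\ge1$ and
\[
f(X)=\partial_G(X)+\mu(X)-k=2|E'(X)|-k(|X|+1).
\]
We must show that $f(S)\ge0$ for every $S$ of odd size. Note that $f(A_w)=0$ and $f(\{v\})=2\mu(v)>0$. We use \eqref{eq:sub} and \eqref{eq:skew} with $V=V(G)$, $h=f$ and $\omega=\mu$.
\begin{itemize}
\item If $|S\cap A_w|=1$, then \eqref{eq:sub} gives $f(S)\ge f(S\cup A_w)+f(S\cap A_w)-f(A_w)\ge f(S\cup A_w)$, and $|S\cup A_w|=|S|+2$ is odd.
\item If $|S\cap A_w|=2$, then \eqref{eq:skew} gives $f(S)\ge f(S\setminus A_w)+f(A_w\setminus S)+2\mu(S\cap A_w)-f(A_w)\ge f(S\setminus A_w)$, since $A_w\setminus S$ is a singleton; and $|S\setminus A_w|=|S|-2$ is odd.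
\end{itemize}
Treating the triples one after the other, we may assume that $S=\bigcup_{w\in T}A_w$ for some $T\subseteq V(H)$, and $|T|$ is odd since $|S|=3|T|$. Here $\partial_G(S)=\partial_H(T)$, and $\mu(A_w)=(k+1)+(k-1+a)+(k-1+b)-3k=a+b-1=k-d_H(w)$. So by \eqref{eq:count}
\[
f(S)=\partial_H(T)+\sum_{w\in T}\bigl(k-d_H(w)\bigr)-k=k(|T|-1)-2|E_H[T]| .
\]
This is $0$ if $|T|=1$, and nonnegative if $|T|\ge3$ because $\Gamma(H)\le k$.

\emph{Reading off a coloring.} Choose $r\ge1$ with $2r+4\ge k$. By Lemma~\ref{lem:br} with $\delta(G)=k+1$, the first term in \eqref{eq:conj} is $\lfloor k+1-\frac{k}{2r+4}\rfloor=k$. So \eqref{eq:conj} gives $k$ disjoint edge covers of $G$. Each of them contains at least two of the $2k$ edges of $E'(A_w)$, hence exactly two, and every edge of $E'(A_w)$ lies in one of the covers. A cover contains at most one edge leaving $A_w$: two leaving edges would both end in $w_1$, and $w_2$ would be uncovered. So every edge of $H$ lies in exactly one of the $k$ covers, and no cover contains two edges of $H$ at the same vertex. The covers induce a proper $k$-edge-coloring of $H$.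
\end{proof}

\begin{thebibliography}{9}

\bibitem{CHYZ}
G. Chen, Y. Hao, X. Yu, W. Zang, arXiv:2407.09403.

\bibitem{CJ}
G. Chen, G. Jing, \emph{Structural properties of edge-chromatic critical multigraphs}, J. Combin. Theory Ser. B \textbf{139} (2019), 128--162.

\bibitem{CJZ}
G. Chen, G. Jing, W. Zang, \emph{Proof of the Goldberg--Seymour conjecture on edge-colorings of multigraphs}, arXiv:1901.10316.

\end{thebibliography}

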